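
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\newtheorem{example}[theorem]{Example}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\newtheorem*{theoremA}{\normalfont\bfseries Theorem A}
\newtheorem*{theoremB}{\normalfont\bfseries Theorem B}
\newtheorem*{theoremC}{\normalfont\bfseries Theorem C}

\title{Superdecomposable pure-injective modules over wild algebras}


\begin{abstract}
We prove that every wild finite-dimensional algebra, over an arbitrary field, has a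
superdecomposable pure-injective module. More generally, let
$B_k=k[x,y]/(xy,x^3,y^3)$ and let $A$ be a finite-dimensional $k$-algebra. It suffices
that there is a $B_k$-$A$-bimodule, finitely generated and free over $B_k$, such that
tensoring with it reflects isomorphism of finite-dimensional modules. Such a tensor functor
embeds lattices of finitely generated functors, and this carries two ``independent'' dense
chains from $B_k$ to $A$. From these chains we construct, over a countable field, an object
without uniform subobjects in a functor category. A descent and a scalar extension
lemma then treat all fields.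
\end{abstract}

\section{Introduction}

\subsection*{The question}

Let $k$ be a field and $A$ a finite-dimensional $k$-algebra. Modules are right $A$-modules,
not necessarily finitely generated, unless we say otherwise. An embedding $N\to M$ is
\emph{pure} if $N\otimes_AY\to M\otimes_AY$ is injective for every left $A$-module $Y$. Every
$Y$ is a filtered colimit of finitely presented modules, so it is enough to test
finite-dimensional $Y$. A module $N$ is \emph{pure-injective} if every
pure embedding $N\to M$ splits. A module is \emph{superdecomposable} if it is non-zero and has
no indecomposable direct summand.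

Finite-dimensional modules are direct sums of indecomposable ones. For pure-injective modules, of
any dimension, part of this decomposition theory survives: they correspond to the
injective objects of a functor category (Section~\ref{sec:functors}), and an injective object
splits into a part controlled by its indecomposable summands and a part that has no
indecomposable summand at all (Remark~\ref{rem:split}). The question is when the second part
can occur. For $A=k$ it cannot: every non-zero vector space has a one-dimensional summand. At
the other extreme stand the wild algebras. Let $k\langle x,y\rangle$ be the free associative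
algebra on two generators. The algebra $A$ is \emph{wild} if there is a
$k\langle x,y\rangle$-$A$-bimodule $M$ (with $k$ acting centrally), finitely generated and free
as a left module, such that $-\otimes_{k\langle x,y\rangle}M$, from finite-dimensional
$k\langle x,y\rangle$-modules to finite-dimensional $A$-modules, preserves indecomposability and
reflects isomorphism: $X\otimes M\cong Y\otimes M$ implies $X\cong Y$. It is \emph{strictly wild}
if this functor can moreover be chosen to be full. It is known that every strictly wild
finite-dimensional algebra has a superdecomposable pure-injective module, and the same question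
was posed for arbitrary wild algebras. One would guess the same answer, but
a functor that is not full may enlarge endomorphism rings, and there is no reason why direct summands
of the image of a module should come from direct summands of the module. So one cannot simply
push a superdecomposable module from one algebra to the other.

\subsection*{Results}

For a field $F$ put
\[
B_F=F[x,y]/(xy,x^3,y^3)=F\langle x,y\rangle/(xy,yx,x^3,y^3),
\]
a commutative algebra with basis $1,x,x^2,y,y^2$.

\begin{theoremA}
Let $k$ be any field. Every wild finite-dimensional $k$-algebra has a superdecomposable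
pure-injective right module.
\end{theoremA}

\begin{theoremB}
Let $A$ be a finite-dimensional $k$-algebra. Suppose there is a $B_k$-$A$-bimodule $M$ \textup($k$
acting centrally\textup), finitely generated and free as a left $B_k$-module, such that
$X\otimes_{B_k}M\cong Y\otimes_{B_k}M$ implies $X\cong Y$ for all finite-dimensional right
$B_k$-modules $X,Y$. Then $A$ has superdecomposable pure-injective right modules, and also left
ones.
\end{theoremB}

Theorem~B implies Theorem~A. Let $M$ be a bimodule as in the definition of wildness. Then
$M'=B_k\otimes_{k\langle x,y\rangle}M$ is finitely generated and free over $B_k$, and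
$X\otimes_{B_k}M'\cong X\otimes_{k\langle x,y\rangle}M$ for each $B_k$-module $X$. Since the
$B_k$-modules form a full subcategory of the $k\langle x,y\rangle$-modules,
$-\otimes_{B_k}M'$ reflects isomorphism. Preservation of indecomposability is never used, and
Theorem~B does not require $A$ to be wild; it applies, for instance, to $A=B_k$ with $M=B_k$.

\subsection*{How the proof goes}

Write $\mathcal G(\Lambda)$ for the category of functors from finite-dimensional left
$\Lambda$-modules to vector spaces. An object is \emph{u-free} if it is non-zero and has no
uniform subobject. Superdecomposable pure-injective right $\Lambda$-modules exist if and only if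
$\mathcal G(\Lambda)$ has a u-free object (Proposition~\ref{prop:criterion}).

\emph{Transport lattices, not modules} (Section~\ref{sec:lattices}). An exact functor that
reflects isomorphism induces an embedding of lattices of finitely generated
functors. This is where the hypothesis of Theorem~B enters, and fullness is not needed.

\emph{Two independent chains} (Section~\ref{sec:chains}). Over $B_F$ the subspaces $xZ$, $yZ$ of
a module $Z$, with iterated images and preimages under $x$ and $y$, give two dense chains of
functors. One may think of the functors of the two chains as left and lower half-planes in a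
plane $\Omega\times\Omega$, where $\Omega$ is a dense chain; a string module is attached to each
point of the plane and tells on which side of each line the point lies.

\emph{Cutting rectangles} (Section~\ref{sec:loc}). A rectangle in this plane, cut into four
cells, contains two halves neither of which contains the other. So the functor of a rectangle
is not uniserial. After passing to a suitable quotient category no non-zero finitely
presented object is uniserial, and rectangles survive.

\emph{Splitting everything} (Section~\ref{sec:ufree}). If a finitely presented object $H$ has only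
countably many finitely generated subobjects, we can treat them one by one, and split each of them
along a sequence of maps between injective objects. The image of $H$ in the colimit of this sequence
is u-free.

\emph{Arbitrary fields} (Section~\ref{sec:fields}). To have only countably many subobjects to treat,
we work over a countable field. This is enough: the bimodule $M$ involves finitely many scalars, so
it is defined over a countable field, and the existence of u-free objects is preserved by every
extension of scalars.

Section~\ref{sec:complements} records a consequence about change of field.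

\medskip\noindent\textbf{Conventions.} $\Lambda\text{-mod}$ and $\text{mod-}\Lambda$ are the
categories of finite-dimensional left and right modules over a finite-dimensional algebra
$\Lambda$. All functors between linear categories are linear over the base field. In a
Grothendieck category filtered colimits are exact and every object $X$ has an injective hull
$E(X)$. An object $X$ is \emph{finitely generated} if it is not a directed union of proper
subobjects, and \emph{finitely presented} if $\mathrm{Hom}(X,-)$ commutes with filtered colimits.

\section{Functors and u-free objects}\label{sec:functors}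

Let $F$ be a field and $\Lambda$ a finite-dimensional $F$-algebra. We write $\mathcal G(\Lambda)$
for the Grothendieck category of covariant $F$-linear functors
$\Lambda\text{-mod}\to\mathrm{Mod}\,F$. Kernels, images and sums are computed pointwise.
By Yoneda, $\mathrm{Hom}(\mathrm{Hom}_\Lambda(C,-),\Phi)=\Phi(C)$. So the representable functors
are finitely presented and projective, and they generate. As a finite direct sum of
representable functors is representable, the finitely generated objects are the quotients of the
representable ones.

\begin{definition}
An object of a Grothendieck category is \emph{uniform} if it is non-zero and any two non-zero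
subobjects intersect non-trivially. It is \emph{u-free} if it is non-zero and has no uniform
subobject.
\end{definition}

Non-zero subobjects of uniform objects are uniform, and so are essential extensions of uniform
objects. Non-zero subobjects of u-free objects are u-free. Essential extensions of u-free objects
are u-free as well, since a uniform subobject of the extension meets the given object in a uniform
subobject. In particular the injective hull of a u-free object is u-free.

Two facts link uniform and indecomposable objects. \emph{An indecomposable injective object $E$ is
uniform}: if $U,V\ne0$ are subobjects with $U\cap V=0$, then a hull of $U$ inside $E$ is a non-zero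
direct summand, hence equals $E$; so $U$ is essential in $E$, a contradiction. Conversely, \emph{the hull of a
uniform object is indecomposable}, because it is uniform.

\begin{example}
Consider the ring $R=k^{\mathbb N}$ and the $R$-module $k^{\mathbb N}/k^{(\mathbb N)}$. A non-zero
submodule contains the class of some $a$ with infinite support $S$. If
$S=S_1\sqcup S_2$ with both $S_i$ infinite, then the classes of $1_{S_1}a$ and $1_{S_2}a$ generate
non-zero submodules, and these intersect in $0$ because $1_{S_1}1_{S_2}=0$. So this module is
u-free: everything in it can be split again. The construction in Section~\ref{sec:ufree}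
produces a splitting of this kind.
\end{example}

\begin{remark}\label{rem:split}
Let $E$ be injective. Choose a maximal family of uniform subobjects whose sum is direct, and let
$E_1\subseteq E$ be a hull of this sum. Then $E=E_1\oplus E_2$, and by maximality $E_2$ has no
uniform subobject, so $E_2$ is zero or u-free. U-free objects are the obstruction to
describing $E$ by its indecomposable summands.
\end{remark}

\begin{proposition}\label{prop:criterion}
$\Lambda$ has a superdecomposable pure-injective right module if and only if $\mathcal G(\Lambda)$
has a u-free object.
\end{proposition}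

Only ``if'' is needed for Theorems~A and~B. The basic relation between pure-injective
$N$ and injective $N\otimes_\Lambda-$ is due to Gruson and Jensen \cite{GJ}; we include the
short arguments.

\begin{proof}
\emph{Injective functors are tensor functors.} Let $E$ be an injective object of
$\mathcal G(\Lambda)$. If $X\to Y\to Z\to0$ is exact in $\Lambda\text{-mod}$, then
$0\to\mathrm{Hom}(Z,-)\to\mathrm{Hom}(Y,-)\to\mathrm{Hom}(X,-)$ is exact. Applying the exact
contravariant functor $\mathrm{Hom}(-,E)$ and Yoneda we see that $E(X)\to E(Y)\to E(Z)\to0$ is exact. So $E$ is
right exact. For $z$ in a left module $Z$ let $\rho_z:\Lambda\to Z$, $r\mapsto rz$. Then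
$N=E(\Lambda)$ is a right $\Lambda$-module via $n\lambda=E(\rho_\lambda)(n)$, and
\[
N\otimes_\Lambda Z\to E(Z),\qquad n\otimes z\mapsto E(\rho_z)(n),
\]
is well defined, since $\rho_z\rho_\lambda=\rho_{\lambda z}$, and natural in $Z$, since
$f\rho_z=\rho_{f(z)}$. It is an isomorphism for $Z=\Lambda$, hence for $Z$ finitely generated
free, hence for all $Z$ since both sides are right exact. So $E\cong N\otimes_\Lambda-$. In
particular, $E(\Lambda)=0$ implies $E=0$.

\emph{$N\mapsto N\otimes_\Lambda-$ is fully faithful.} It is faithful, since the value of
$\iota\otimes-$ at $\Lambda$ is $\iota$. Let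
$\eta:N\otimes_\Lambda-\to N'\otimes_\Lambda-$ be a morphism. Its value $\iota$ at $\Lambda$ commutes with the
maps induced by the $\rho_\lambda$, so it is $\Lambda$-linear. The morphisms $\eta$ and
$\iota\otimes-$ agree at $\Lambda$, hence at finitely generated free modules, hence everywhere by
right exactness.

\emph{If.} Let $E$ be the hull of a u-free object, so $E$ is injective and u-free, and let
$N=E(\Lambda)$; then $E\cong N\otimes_\Lambda-$ and $N\neq0$. If $\iota:N\to N'$ is a pure embedding, then
$\iota\otimes-$ is a monomorphism in $\mathcal G(\Lambda)$ with injective source, so it has a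
retraction. The value of the retraction at $\Lambda$ is $\Lambda$-linear and splits $\iota$. So $N$ is
pure-injective.

Suppose $N=N_1\oplus N_2$ with $N_1$ indecomposable. Then $N_1\otimes_\Lambda-$ is a non-zero direct
summand of $N\otimes_\Lambda-\cong E$, hence injective. If it equals $E_1\oplus E_2$, then
$N_1\cong E_1(\Lambda)\oplus E_2(\Lambda)$ as modules, so some $E_i(\Lambda)$ is $0$, and then
$E_i=0$ because $E_i$ is injective. So $N_1\otimes_\Lambda-$ is an indecomposable injective object, hence uniform. This
contradicts u-freeness of $E$. So $N$ is superdecomposable.

\emph{Only if.} Let $N$ be pure-injective and superdecomposable. The hull of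
$N\otimes_\Lambda-$ is of the form $N'\otimes_\Lambda-$, and the inclusion is $\iota\otimes-$ for
some $\iota:N\to N'$. As $\iota\otimes Y$ is injective for all $Y\in\Lambda\text{-mod}$, $\iota$ is
a pure embedding, so it splits, and $N\otimes_\Lambda-$ is injective. It is non-zero. If it had a uniform subobject $U$, then a
hull of $U$ would be an indecomposable direct summand of $N\otimes_\Lambda-$. By full faithfulness
the corresponding idempotent endomorphism comes from an idempotent of $\mathrm{End}(N)$, so the
summand is $N_1\otimes_\Lambda-$ for a direct summand $N_1\ne0$ of $N$. A decomposition of $N_1$ would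
decompose $N_1\otimes_\Lambda-$, so $N_1$ is indecomposable, a contradiction. So
$N\otimes_\Lambda-$ is u-free.
\end{proof}

We shall construct u-free objects in quotient categories. The next lemma brings them back.

\begin{lemma}\label{lem:transport}
Let $L:\mathcal G\to\mathcal G'$ be an exact functor of Grothendieck categories with a fully
faithful right adjoint $R$. If $Z\in\mathcal G'$ is u-free, so is $RZ$.
\end{lemma}

\begin{proof}
The counit $LR\to\mathrm{id}$ is an isomorphism; we identify $LRZ'=Z'$ for all $Z'$. So $RZ\ne0$.
Let $U\subseteq RZ$ be uniform. Its inclusion corresponds under the adjunction to the map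
$LU\to LRZ=Z$, which is a monomorphism since $L$ is exact, and non-zero since the inclusion is
non-zero. So $LU$ is a non-zero subobject of $Z$, and it is not uniform: there are non-zero
$V_1,V_2\subseteq LU$ with $V_1\cap V_2=0$. Put $U_i=U\cap RV_i$ inside $RZ$ ($R$ is left exact). As $L$ is exact
it preserves intersections, so $LU_i=LU\cap V_i=V_i\neq0$ and $U_i\ne0$. But
$U_1\cap U_2\subseteq RV_1\cap RV_2=R(V_1\cap V_2)=0$, a contradiction.
\end{proof}

\section{Transporting lattices}\label{sec:lattices}

For $C\in\Lambda\text{-mod}$ let $\mathcal L_\Lambda(C)$ be the set of finitely generated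
subfunctors of $\mathrm{Hom}_\Lambda(C,-)$. They are the functors
\[
\langle f\rangle=\mathrm{im}\bigl(\mathrm{Hom}_\Lambda(Y,-)\xrightarrow{\;f^*\;}\mathrm{Hom}_\Lambda(C,-)\bigr),
\qquad \langle f\rangle(Z)=\{hf: h\in\mathrm{Hom}_\Lambda(Y,Z)\},
\]
for morphisms $f:C\to Y$ in $\Lambda\text{-mod}$. Let $f:C\to Y$ and $f':C\to Y'$. Then:
\begin{itemize}
\item $\langle f\rangle\subseteq\langle f'\rangle$ if and only if $f=hf'$ for some $h:Y'\to Y$;
\item $\langle f\rangle+\langle f'\rangle=\bigl\langle\binom f{f'}:C\to Y\oplus Y'\bigr\rangle$;
\item $\langle f\rangle\cap\langle f'\rangle=\langle C\to P\rangle$, where $P$ is the pushout of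
$f$ and $f'$, since a morphism $C\to Z$ factors through both $f$ and $f'$ if and only if it factors
through $C\to P$.
\end{itemize}
So $\mathcal L_\Lambda(C)$ is a lattice under $+$ and $\cap$.

Now let $B$ and $\Lambda$ be finite-dimensional $F$-algebras and let
$T:B\text{-mod}\to\Lambda\text{-mod}$ be an exact $F$-linear functor. It preserves finite direct
sums and pushouts, so $\langle f\rangle\mapsto\langle Tf\rangle$ is a well-defined order-preserving
lattice homomorphism $\mathcal L_B(C)\to\mathcal L_\Lambda(TC)$. The question is whether it
can identify different functors, and it certainly can if $T=0$. If $T$ were full, a factorization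
$Tf=h\,Tf'$ would come from a factorization of $f$, up to a morphism killed by $T$. Our $T$ need not
be full, and $h$ need not be of the form $Th_0$. What rescues us is that the pushout turns $h$ into a
\emph{splitting}, which can be detected by isomorphism classes alone.

\begin{lemma}\label{lem:embedding}
Suppose $T$ is exact and reflects isomorphism: $TX\cong TY$ implies $X\cong Y$. Then
$\langle f\rangle\mapsto\langle Tf\rangle$ is an injective lattice homomorphism
$\mathcal L_B(C)\to\mathcal L_\Lambda(TC)$ that reflects order.
\end{lemma}

\begin{proof}
Only reflection of order remains; injectivity follows from it. Let $Tf=h\,Tf'$ with $f:C\to Y$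
and $f':C\to Y'$, and let $q:Y\to P$, $q':Y'\to P$ be the pushout of $f$ and $f'$, so $qf=q'f'$. Then $TP$ is the
pushout of $Tf$ and $Tf'$. Since $1_{TY}\,Tf=h\,Tf'$, the morphisms $1_{TY}$ and $h:TY'\to TY$ induce
$r:TP\to TY$ with $r\,Tq=1_{TY}$. Hence $Tq$ is a split monomorphism. From
$T(\ker q)=\ker Tq=0=T(0)$ we get $\ker q=0$. Let $Z=\mathrm{coker}\,q$. As $Tq$ splits,
$TP\cong TY\oplus TZ\cong T(Y\oplus Z)$, so $P\cong Y\oplus Z$. Consider the exact sequence
\[
0\to\mathrm{Hom}_B(Z,Y)\to\mathrm{Hom}_B(P,Y)\xrightarrow{\;q^*\;}\mathrm{Hom}_B(Y,Y).
\]
The isomorphism $P\cong Y\oplus Z$ gives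
$\dim\mathrm{Hom}_B(P,Y)=\dim\mathrm{Hom}_B(Z,Y)+\dim\mathrm{Hom}_B(Y,Y)$. So $q^*$ is onto, and
$sq=1_Y$ for some $s:P\to Y$. Now $f=sqf=(sq')f'$, that is,
$\langle f\rangle\subseteq\langle f'\rangle$.
\end{proof}

\section{Two independent dense chains}\label{sec:chains}

Let $B=B_F$ and let $V=\mathrm{Hom}_B(B,-)$ be the forgetful functor. Here it matters that $B$ is
finite-dimensional: it makes $V$ a representable object of $\mathcal G(B)$. A finitely generated
subfunctor $\varphi\subseteq V$ has the form $\varphi(Z)=\{h(y_0):h\in\mathrm{Hom}_B(Y,Z)\}$
for some $Y\in B\text{-mod}$ and $y_0\in Y$. Define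
\[
(x\varphi)(Z)=x\,\varphi(Z),\qquad (x^{-1}\varphi)(Z)=\{z\in Z: xz\in\varphi(Z)\},
\]
and similarly for $y$. Module homomorphisms commute with multiplication by $x$, so $z\mapsto xz$ is
an endomorphism of the functor $V$, and $x\varphi$ and $x^{-1}\varphi$ are subfunctors of $V$. They are
finitely generated: $x\varphi$ is an image of $\varphi$, and if
$\varphi$ is given by $(Y,y_0)$, then $x^{-1}\varphi$ is given by $\bigl(P,\overline{(1,0)}\bigr)$
with $P=(B\oplus Y)/B(x,-y_0)$. Indeed, a morphism $P\to Z$ is a pair $(z,h)$, with $z\in Z$ and
$h:Y\to Z$, such that $xz=h(y_0)$, and it sends $\overline{(1,0)}$ to $z$.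

Consider the operators
\[
\alpha(\varphi)=x\varphi,\quad \beta(\varphi)=y^{-1}\varphi,\quad c=xV;\qquad
\alpha'(\varphi)=y\varphi,\quad \beta'(\varphi)=x^{-1}\varphi,\quad c'=yV.
\]
They are monotone, and since $xy=yx=0$ we have
\begin{equation}\label{eq:sandwich}
\alpha(\varphi)\subseteq c\subseteq\beta(\psi),\qquad
\alpha'(\varphi)\subseteq c'\subseteq\beta'(\psi)\qquad\text{for all }\varphi,\psi.
\end{equation}
So anything that begins with $\alpha$ lies below $c$ and anything that begins with $\beta$ lies
above $c$. Iterating this produces a chain indexed by words, ordered lexicographically.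

\subsection*{The index chain}

Order the words in $\alpha,\beta$ lexicographically with an end marker and
$\alpha<\mathrm{end}<\beta$: two different words are compared at the first place where they differ,
and a word that has ended shows the end marker there. This is a total order. Let $\Omega$ be the set
of words in $a,b$. For $w\in\Omega$ let $\hat w$ be obtained by substituting $a\mapsto\alpha\beta$ and
$b\mapsto\beta\alpha$. Put $w<w'$ if $\hat w<\hat w'$; this is the lexicographic order with
$a<\mathrm{end}<b$. The reason for using the blocks $\alpha\beta$ and $\beta\alpha$ will
appear in the proof of Lemma~\ref{lem:string}: they prevent long powers of $x$ and $y$.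

\emph{$\Omega$ is dense without endpoints.} Clearly $wa<w<wb$. Let $w<w'$. If $w$ is not a prefix of
$w'$, then $w$ and $w'$ are compared at one of the letters of $w$, so $w<wb<w'$. If $w$ is a prefix
of $w'$, then $w'$ begins with $wb$, and $w<w'a<w'$.

For $w\in\Omega$ let $e_w=\hat w(c)$, with the leftmost letter outermost. Let $f_w$ be the functor
obtained in the same way from $\alpha',\beta',c'$. Both families are increasing: for $w<w'$ remove
the longest common prefix, $\hat w=ps$ and $\hat w'=ps'$. Then $s$ is empty or begins with
$\alpha$, and $s'$ is empty or begins with $\beta$. By \eqref{eq:sandwich},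
$s(c)\subseteq c\subseteq s'(c)$, so $e_w\subseteq e_{w'}$ by monotonicity. The same argument, with
primes, gives $f_w\subseteq f_{w'}$.

\subsection*{The smallest cases}

We have $e_\emptyset=xV$ and $f_\emptyset=yV$, and, as $\hat b=\beta\alpha$,
\[
e_b(Z)=\{z: yz\in x^2Z\},\qquad f_b(Z)=\{z:xz\in y^2Z\}.
\]
On the one-dimensional module with basis $v_0$ and $xv_0=yv_0=0$ we see that $v_0$ lies in $e_b$ and in $f_b$,
but not in $e_\emptyset+f_\emptyset=0$. Next, $\emptyset<ba<b$, and
$e_{ba}(Z)=\{z:yz\in x^2y^{-1}xZ\}$. To separate $e_b$ from $e_{ba}$ we take the module $G$ with
basis $v_0,\dots,v_4$ and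
\[
v_0\xrightarrow{\;y\;}v_1\xleftarrow{\;x\;}v_2\xleftarrow{\;x\;}v_3\xrightarrow{\;y\;}v_4,
\]
all other products of $x$ or $y$ with basis vectors being $0$. The arrows follow the word
$\widehat{ba}=\beta\alpha\alpha\beta$. Here $yv_0=v_1=x^2v_3$, so $v_0\in e_b(G)$, and
$v_0\in f_b(G)$ because $xv_0=0$. But $xG=\langle v_1,v_2\rangle$,
$y^{-1}xG=\langle v_0,v_1,v_2,v_4\rangle$ and $x^2y^{-1}xG=0$. So
$e_{ba}(G)=\ker y=\langle v_1,v_2,v_4\rangle$, while $f_\emptyset(G)=yG=\langle v_1,v_4\rangle$.
Hence $v_0\in(e_b\cap f_b)(G)$ does not lie in $(e_{ba}+f_\emptyset)(G)$. In general we need one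
string for each of the two chains, glued at $v_0$.

\subsection*{Independence}

\begin{lemma}\label{lem:string}
For all $\ell,m\in\Omega$ there are $G=G_{\ell,m}\in B\textup{-mod}$ and a basis of $G$
containing a vector $v_0$ such that all $e_w(G)$ and $f_u(G)$, $w,u\in\Omega$, are spanned by basis
vectors and
\[
v_0\in e_w(G)\iff \ell<w,\qquad v_0\in f_u(G)\iff m<u .
\]
\end{lemma}

\begin{proof}
Let $\hat\ell=\ell_1\cdots\ell_N$ in letters $\alpha,\beta$, and let $m_1\cdots m_{N'}$ be the word in
letters $\alpha',\beta'$ obtained from $m$ in the same way. Let $G$ have basis
$v_{-N'},\dots,v_0,\dots,v_N$. Label the edge $\{i-1,i\}$, $1\le i\le N$, by $X$ if $\ell_i=\alpha$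
and by $Y$ if $\ell_i=\beta$. Label the edge $\{-i,-i+1\}$, $1\le i\le N'$, by $Y$ if $m_i=\alpha'$
and by $X$ if $m_i=\beta'$. Let
\[
xv_j=\begin{cases}v_{j-1}&\text{if }\{j-1,j\}\text{ is an edge labeled }X,\\0&\text{otherwise,}\end{cases}
\qquad
yv_j=\begin{cases}v_{j+1}&\text{if }\{j,j+1\}\text{ is an edge labeled }Y,\\0&\text{otherwise.}\end{cases}
\]
If $xyv_j\ne0$ or $yxv_j\ne0$, then one edge would carry both labels; so $xy=yx=0$ on $G$. Read from
left to right, the labels form a concatenation of blocks $XY$ and $YX$, since $N$ and $N'$ are even.
Of three consecutive edges, the first two or the last two form a block, so three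
consecutive labels are never all equal. Hence $x^3=y^3=0$ on $G$, and $G\in B\text{-mod}$.

Each of $x,y$ maps every basis vector to $0$ or to a basis vector, and is injective on the basis
vectors that it does not kill. So images and preimages of subspaces spanned by basis vectors are
spanned by basis vectors. Hence so are all $w(c)(G)$, for words $w$ in $\alpha,\beta$, and their
primed analogues.

\emph{Claim.} For $0\le i\le N$ and every word $w$ in $\alpha,\beta$,
\[
v_i\in w(c)(G)\iff \ell_{i+1}\cdots\ell_N<w .
\]
We use induction on the length of $w$.

\emph{$w$ empty.} $v_i\in xG$ if and only if $i<N$ and $\ell_{i+1}=\alpha$, that is, if and only if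
$\ell_{i+1}\cdots\ell_N$ is smaller than the empty word.

\emph{$w=\alpha w_1$.} Only $v_{i+1}$ can be a basis vector mapped to $v_i$ by $x$, so
$v_i\in x\,w_1(c)(G)$ if and only if $i<N$, $\ell_{i+1}=\alpha$ and $v_{i+1}\in w_1(c)(G)$. By
induction this says that $\ell_{i+1}\cdots\ell_N$ begins with $\alpha$ and
$\ell_{i+2}\cdots\ell_N<w_1$. As $\alpha$ is the smallest symbol, this means
$\ell_{i+1}\cdots\ell_N<\alpha w_1$.

\emph{$w=\beta w_1$.} If $i<N$ and $\ell_{i+1}=\beta$, then $yv_i=v_{i+1}$, and
$v_i\in y^{-1}w_1(c)(G)$ if and only if $v_{i+1}\in w_1(c)(G)$, that is,
$\ell_{i+2}\cdots\ell_N<w_1$. This is equivalent to $\ell_{i+1}\cdots\ell_N<\beta w_1$. Otherwise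
$yv_i=0$, so $v_i\in y^{-1}w_1(c)(G)$, and $\ell_{i+1}\cdots\ell_N$ is empty or begins with
$\alpha$, so it is smaller than $\beta w_1$. This proves the claim.

For $i=0$ the claim says $v_0\in e_w(G)\iff\hat\ell<\hat w\iff\ell<w$. Exchanging $v_j$ with
$v_{-j}$ and $x$ with $y$ turns $G_{\ell,m}$ into $G_{m,\ell}$ and $f_u$ into $e_u$. So
$v_0\in f_u(G)\iff m<u$.
\end{proof}

\begin{corollary}\label{cor:independent}
If $w'<w$ and $u'<u$ in $\Omega$, then $e_w\cap f_u\not\subseteq e_{w'}+f_{u'}$.
\end{corollary}

\begin{proof}
Let $G=G_{w',u'}$. By Lemma~\ref{lem:string}, $v_0\in(e_w\cap f_u)(G)$, and $e_{w'}(G)+f_{u'}(G)$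
is spanned by basis vectors different from $v_0$.
\end{proof}

Thus $v_0\in G_{\ell,m}$ plays the role of the point $(\ell,m)$ of the plane $\Omega\times\Omega$,
$e_w$ that of the half-plane $\ell<w$, and $f_u$ that of the half-plane $m<u$. In this picture the
corollary says that the rectangle $[w',w)\times[u',u)$ contains its lower left corner.

\section{Removing uniserial functors}\label{sec:loc}

In this section $F$ is a field, $B=B_F$, $\Lambda$ is a finite-dimensional $F$-algebra, and
$T:B\text{-mod}\to\Lambda\text{-mod}$ is exact, $F$-linear and reflects isomorphism. Put
$H_0=\mathrm{Hom}_\Lambda(TB,-)$, and let $\varphi_w,\psi_w\in\mathcal L_\Lambda(TB)$ be the images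
of $e_w,f_w$ under Lemma~\ref{lem:embedding}. Both families increase with $w$. As the lemma preserves $+$
and $\cap$ and reflects order, Corollary~\ref{cor:independent} gives
$\varphi_w\cap\psi_u\not\subseteq\varphi_{w'}+\psi_{u'}$ whenever $w'<w$ and $u'<u$. For such words
we define the \emph{box}
\[
Q(w',w;u',u)=\frac{(\varphi_w\cap\psi_u)+\varphi_{w'}+\psi_{u'}}{\varphi_{w'}+\psi_{u'}}\;\neq0 .
\]

\subsection*{Why a box is not uniserial}

Let $Q=Q(w',w;u',u)$ be a box. Choose $w'<w''<w$ and $u'<u''<u$, and put
\[
N=\varphi_{w'}+\psi_{u'},\qquad s=\varphi_{w''}\cap\psi_u,\qquad t=\varphi_w\cap\psi_{u''},\qquad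
S_1=\frac{s+N}N,\qquad S_2=\frac{t+N}N .
\]
The subobjects $S_1$ and $S_2$ of $Q$ correspond to the left and the bottom half of the rectangle
(Figure~\ref{fig:box}). Let $N_1=\varphi_{w'}+\psi_{u''}$ and $N_2=\varphi_{w''}+\psi_{u'}$. Since
$t+N\subseteq N_1$ and $s+N\subseteq N_2$, there are epimorphisms
\begin{equation}\label{eq:cells}
\begin{aligned}
(S_1+S_2)/S_2&\cong\frac{s+t+N}{t+N}\;\longrightarrow\;\frac{s+N_1}{N_1}=Q(w',w'';u'',u),\\
(S_1+S_2)/S_1&\cong\frac{s+t+N}{s+N}\;\longrightarrow\;\frac{t+N_2}{N_2}=Q(w'',w;u',u'')
\end{aligned}
\end{equation}
onto the boxes of the top left and the bottom right cell. As boxes are non-zero, neither of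
$S_1,S_2$ contains the other.

\begin{figure}[ht]
\centering
\begin{tikzpicture}
\fill[gray!35] (0,1.3) rectangle (2,2.6);
\fill[gray!35] (2,0) rectangle (4,1.3);
\draw (0,0) rectangle (4,2.6);
\draw (2,0)--(2,2.6);
\draw (0,1.3)--(4,1.3);
\node at (1,1.95) {$S_1$ only};
\node at (1,0.65) {$S_1$ and $S_2$};
\node at (3,0.65) {$S_2$ only};
\node[below] at (0,0) {$w'$};
\node[below] at (2,0) {$w''$};
\node[below] at (4,0) {$w$};
\node[left] at (0,0) {$u'$};
\node[left] at (0,1.3) {$u''$};
\node[left] at (0,2.6) {$u$};
\end{tikzpicture}
\caption{The rectangle $[w',w)\times[u',u)$ of a box, cut at $w''$ and $u''$. The subobject $S_1$,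
given by $\varphi_{w''}\cap\psi_u$, fills the left half, and the subobject $S_2$, given by
$\varphi_w\cap\psi_{u''}$, fills the bottom half. The shaded cells are again boxes. The top left
one is a quotient of $(S_1+S_2)/S_2$ and the bottom right one is a quotient of $(S_1+S_2)/S_1$.}
\label{fig:box}
\end{figure}

For the construction in Section~\ref{sec:ufree} we need that \emph{no} non-zero finitely presented object
is uniserial. Nothing guarantees this in $\mathcal G(\Lambda)$, whose finitely presented objects may
even be simple. So we divide out as many finitely presented functors as possible without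
losing a box, and we show that uniserial ones then disappear.

\subsection*{Finitely presented functors and localization}

Let $\mathcal C$ be the full subcategory of finitely presented objects of $\mathcal G(\Lambda)$. For
$f:C\to Y$ in $\Lambda\text{-mod}$ the kernel of $f^*:\mathrm{Hom}(Y,-)\to\mathrm{Hom}(C,-)$ is
$\mathrm{Hom}(\mathrm{coker}\,f,-)$. So finitely generated subfunctors of representable functors are
finitely presented (Auslander). Every object of $\mathcal C$ has the form
$\mathrm{Hom}(C,-)/\langle f\rangle$, and a finitely generated subobject of it is
$\langle g\rangle/\langle f\rangle$ with $\langle f\rangle\subseteq\langle g\rangle$, because its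
preimage in $\mathrm{Hom}(C,-)$ is an extension of finitely generated objects. Hence finitely generated
subobjects of objects of $\mathcal C$ are finitely presented. The image of a morphism in $\mathcal C$ is
then finitely presented. The kernel is finitely generated, as the kernel of an epimorphism from a
finitely generated to a finitely presented object, hence it is finitely presented too. So
$\mathcal G(\Lambda)$ is locally coherent, that is, $\mathcal C$ is an abelian subcategory with exact
inclusion and $\mathcal G(\Lambda)$ is generated by it. It is skeletally small, and all boxes lie in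
$\mathcal C$, since the $\varphi_w\cap\psi_u$ are finitely generated.

A \emph{Serre subcategory} $\mathcal T\subseteq\mathcal C$ is a full subcategory containing $0$ and closed under
subobjects, quotients and extensions. In the quotient category $\mathcal C/\mathcal T$, with exact
quotient functor $p:\mathcal C\to\mathcal C/\mathcal T$, a morphism $pX\to pY$ is represented by a
morphism $X'\to Y/Y'$ in $\mathcal C$ with $X/X',\,Y'\in\mathcal T$, and $pX=0$ if and only if
$X\in\mathcal T$.

\begin{lemma}\label{lem:localize}
Let $\mathcal T\subseteq\mathcal C$ be a Serre subcategory. There are a locally coherent Grothendieck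
category $\mathcal G$ and an exact functor $L:\mathcal G(\Lambda)\to\mathcal G$ with a fully faithful
right adjoint such that
\begin{itemize}
\item[\textup{(a)}] the finitely presented objects of $\mathcal G$ are, up to isomorphism, the $LX$
with $X\in\mathcal C$;
\item[\textup{(b)}] for $X\in\mathcal C$ we have $LX=0$ if and only if $X\in\mathcal T$;
\item[\textup{(c)}] for $X\in\mathcal C$, every finitely generated subobject of $LX$ is $LX'$ for
some $X'\subseteq X$ in $\mathcal C$.
\end{itemize}
\end{lemma}

\begin{proof}
For a skeletally small abelian $F$-category $\mathcal D$ let $\mathrm{Lex}(\mathcal D)$ be the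
category of left exact $F$-linear functors $\mathcal D^{op}\to\mathrm{Mod}\,F$. By Gabriel, it is the
category $\mathrm{Ind}(\mathcal D)$ of formal filtered colimits of objects of $\mathcal D$. It is a
locally coherent Grothendieck category, and the Yoneda embedding is an exact equivalence from
$\mathcal D$ to its subcategory of finitely presented objects. Moreover
$\mathcal G(\Lambda)\simeq\mathrm{Lex}(\mathcal C)$ via
$\Phi\mapsto\mathrm{Hom}(-,\Phi)|_{\mathcal C}$.

Put $\mathcal A=\mathcal C/\mathcal T$ and $\mathcal G=\mathrm{Lex}(\mathcal A)$. Since $p$ is
exact, $R\Phi=\Phi\circ p$ defines a functor $R:\mathcal G\to\mathrm{Lex}(\mathcal C)$. It is fully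
faithful since $p$ is a localization of categories that is the identity on objects. Let
$L=\mathrm{Ind}(p)$ be the extension of $p$ that preserves filtered colimits. For $X\in\mathcal C$ we
have $\mathrm{Hom}(LX,\Phi)=\Phi(pX)=\mathrm{Hom}(X,R\Phi)$ by Yoneda. Both sides turn filtered
colimits in $X$ into limits, so $L$ is left adjoint to $R$. Every short exact sequence in
$\mathrm{Ind}(\mathcal C)$ is a filtered colimit of short exact sequences in $\mathcal C$. As $p$ is
exact and filtered colimits are exact, $L$ is exact.

Assertions (a) and (b) hold because $L$ restricts to $p$ on $\mathcal C$. For (c), a finitely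
generated subobject of $LX$ is finitely presented, so it is the image of a morphism $pW\to pX$ in
$\mathcal A$. This morphism is represented by some $f:W'\to X/X_0$ in $\mathcal C$ with
$W/W',X_0\in\mathcal T$. Let $X'$ be the preimage of $\mathrm{im}\,f$ in $X$. Then $pX'\subseteq pX$ is
the given subobject. (The category $\mathcal G$ is the quotient of $\mathcal G(\Lambda)$ by the
direct-limit closure of $\mathcal T$, as in work of Herzog and Krause.)
\end{proof}

The zero subcategory of $\mathcal C$ contains no box, and the union of a chain of Serre
subcategories is a Serre subcategory. So by Zorn's lemma we may choose a Serre subcategory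
$\mathcal T\subseteq\mathcal C$ \textbf{maximal subject to containing no box}. Fix $\mathcal T$, and
let $L:\mathcal G(\Lambda)\to\mathcal G$ be as in Lemma~\ref{lem:localize}. By a \emph{uniserial}
object of a locally coherent Grothendieck category we mean a finitely presented object whose finitely
presented subobjects form a chain; the zero object is allowed.

\begin{lemma}\label{lem:nouniserial}
Every uniserial object of $\mathcal G$ is zero.
\end{lemma}

The idea is that the objects built from finitely many uniserial ones form a Serre subcategory. If it
were non-zero, it would contain a box by maximality of $\mathcal T$, and \eqref{eq:cells} would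
produce a box built from fewer uniserial objects.

\begin{proof}
In this proof all subobjects and filtrations are taken among finitely presented objects. Let
$\mathcal W$ be the class of finitely presented objects of $\mathcal G$ that have a finite filtration
with uniserial factors, and let the \emph{length} of such an object be the least number of factors,
$0$ for the zero object. Subobjects and quotients of uniserial objects are uniserial. Intersecting a
filtration with a subobject, or taking its image in a quotient, gives a filtration whose factors are
subobjects, respectively quotients, of the given ones. Filtrations of the ends of a short exact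
sequence can be concatenated. So $\mathcal W$ is closed under subobjects, quotients and
extensions, and length does not increase on passing to subobjects or quotients.

Suppose $\mathcal W\ne0$. Then $\{X\in\mathcal C:LX\in\mathcal W\}$ is a Serre subcategory, and it
contains $\mathcal T$ strictly by Lemma~\ref{lem:localize}(a),(b). By maximality of $\mathcal T$ it
contains a box. Choose a box $Q=Q(w',w;u',u)$ with $LQ\in\mathcal W$ of minimal length $n$. As
$Q\notin\mathcal T$, $n\ge1$. Let $X\subseteq LQ$ have length at most $n-1$ with $LQ/X$ uniserial.

Choose $w'',u''$ and define $S_1,S_2\subseteq Q$ as above. As $LQ/X$ is uniserial,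
$LS_1\subseteq LS_2+X$ or $LS_2\subseteq LS_1+X$.

If $LS_1\subseteq LS_2+X$, then
\[
(LS_1+LS_2)/LS_2\subseteq(LS_2+X)/LS_2\cong X/(X\cap LS_2)
\]
has length at most $n-1$. Applying $L$ to the first line of \eqref{eq:cells}, we see that
$LQ(w',w'';u'',u)$ is a quotient of $(LS_1+LS_2)/LS_2$. So it has length at most $n-1$, which
contradicts minimality of $n$.

If $LS_2\subseteq LS_1+X$, then $(LS_1+LS_2)/LS_1$ has length at most $n-1$ in the same way, and by the
second line of \eqref{eq:cells} so has its quotient $LQ(w'',w;u',u'')$, again a contradiction.
\end{proof}

\section{Splitting every finitely generated subobject}\label{sec:ufree}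

\begin{proposition}\label{prop:ufree}
Let $\mathcal G$ be a locally coherent Grothendieck category without non-zero uniserial finitely
presented objects, and let $H\neq0$ be a finitely presented object with countably many finitely
generated subobjects. Then some quotient of $H$ is u-free.
\end{proposition}

Before the proof we describe its two basic steps. As $H$ is not uniserial, it has incomparable finitely
presented subobjects $p,q$. The quotient map
\[
p+q\to(p+q)/(p\cap q)=p/(p\cap q)\oplus q/(p\cap q)
\]
extends to a morphism from $H$ to the direct sum of the two hulls, and the image of $H$ is no longer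
uniform. We want to continue with the next finitely generated subobject $\varphi$ of $H$. Its image
may lie diagonally in the sum of the two hulls. It may, for instance, meet $p/(p\cap q)\oplus q/(p\cap q)$ in
the graph $\psi$ of a monomorphism from a subobject of the first summand to the second one, and then it cannot be split inside one
summand. The remedy is to divide out a small piece: if $0\ne b\subsetneq\psi$, we divide the first
summand by the first coordinate of $b$. The image of $b$ then lies in the second summand, where we
can split as before. We only have to make sure that the summands themselves survive all later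
steps.

\begin{proof}
We write fp for finitely presented. A finitely generated subobject of an fp object is fp.

\emph{States and moves.} A \emph{state} consists of a finite non-empty set $I$, non-zero fp objects
$Q_i$ $(i\in I)$, and a morphism $g:H\to E$, where $E=\bigoplus_{i\in I}E(Q_i)$. Note that
$\bigoplus Q_i$ is essential in $E$. A \emph{move} replaces one $Q_i$, is the identity on the other
components of $E$, and changes $g$ to $rg$ where $r$ is the resulting map of injectives.
\begin{itemize}
\item \emph{Collapse.} For fp $\iota\subsetneq Q_i$, replace $Q_i$ by $Q_i/\iota$, with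
$r_i:E(Q_i)\to E(Q_i/\iota)$ extending the projection $Q_i\to Q_i/\iota$.
\item \emph{Split.} For incomparable fp $p,q\subseteq Q_i$, replace $Q_i$ by the two objects
$p/(p\cap q)$ and $q/(p\cap q)$, with $r_i:E(Q_i)\to E(p/(p\cap q))\oplus E(q/(p\cap q))$ extending
the projection $p+q\to p/(p\cap q)\oplus q/(p\cap q)$.
\end{itemize}
The new objects are fp and non-zero. A finite sequence of moves gives a map $r:E\to E'$ and a
surjection $\pi:I'\to I$ that sends each new index to the index from which it descends. The map $r$ is a direct sum of maps
$E(Q_i)\to\bigoplus_{\pi(i')=i}E(Q_{i'})$, and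
\begin{equation}\label{eq:survive}
r(Q_i)\supseteq\bigoplus_{\pi(i')=i}Q_{i'}\neq0 .
\end{equation}
For one move this holds by construction, and it is inherited by compositions because the maps are direct
sums over indices.

\emph{Claim.} Given a state and a finitely generated $\varphi\subseteq H$ with $g(\varphi)\ne0$,
finitely many moves lead to a state in which the new $g(\varphi)$ contains $Q_{i'}\oplus Q_{i''}$ for
two distinct indices $i',i''$.

By essentiality $g(\varphi)\cap\bigoplus Q_i\ne0$, so it contains a non-zero finitely generated, hence
fp, subobject. Consider all states that are reachable by finitely many collapses (these do not change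
$I$), with their own $Q_i$ and $g$, all $J\subseteq I$, and all non-zero fp
$\psi\subseteq g(\varphi)\cap\bigoplus_{i\in J}Q_i$. Among these choose one with $|J|$
minimal; then $|J|\ge1$. For $j\in J$ the projection $\psi\to Q_j$ is a monomorphism: its kernel is
fp and lies in $g(\varphi)\cap\bigoplus_{i\in J\setminus\{j\}}Q_i$, so it is $0$ by minimality.

Suppose $|J|\ge2$. As $\psi$ is not uniserial, there is an fp $b$ with $0\ne b\subsetneq\psi$. Choose
$j\in J$ and let $b_j$ be the image of $b$ in $Q_j$. It is fp, and it is properly contained in $Q_j$ because
$\psi\to Q_j$ is a monomorphism. Collapse $Q_j$ by $\iota=b_j$. The image of $b$ lies in the new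
$g(\varphi)$, and its $j$-th component is now $0$, so it lies in
$\bigoplus_{i\in J\setminus\{j\}}Q_i$. It is fp, being a finitely generated subobject of an fp object.
It is non-zero, since its component at any $j'\in J\setminus\{j\}$ is unchanged and $\psi\to Q_{j'}$
is a monomorphism. This contradicts minimality of $|J|$.

So $J=\{j\}$ and $\psi\subseteq Q_j$. As $\psi$ is not uniserial, there are incomparable fp
$p,q\subseteq\psi$. After the corresponding split, the new $g(\varphi)$ contains
$r(p+q)=Q_{i'}\oplus Q_{i''}$, where $i',i''$ are the two new indices. This proves the claim.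

\emph{Construction.} List the finitely generated subobjects of $H$ as $\varphi_1,\varphi_2,\dots$,
with repetitions if necessary. Start with $I_0=\{*\}$, $Q_*=H$ and the inclusion $g_0:H\to E(H)$.
Given the $n$-th state $(I_n,(Q_i),g_n:H\to E_n)$, keep it as the next state if $g_n(\varphi_{n+1})=0$. Otherwise
apply the claim to $\varphi_{n+1}$. This gives a sequence $E_0\to E_1\to\cdots$ with colimit $E_\infty$. Let
$g_\infty:H\to E_\infty$ be the induced map and $X=g_\infty(H)$. We show that $X$ is u-free.

\emph{The summands survive.} After stage $n$ all transition maps respect the decomposition indexed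
by $I_n$. So $E_\infty=\bigoplus_{i\in I_n}E_\infty^{(i)}$, where $E_\infty^{(i)}$ is the colimit of
the summands indexed by the descendants of $i$. For $i\in I_n$ the image of $Q_i$ in $E_\infty$ lies
in $E_\infty^{(i)}$, and it is non-zero: otherwise $Q_i=\bigcup_{m\geq n}\ker(Q_i\to E_m)$, and as
$Q_i$ is finitely generated, it would be killed in some $E_m$, contrary to \eqref{eq:survive}. For
$n=0$ this shows $X\ne0$.

\emph{Everything splits.} Let $Z\ne0$ be a finitely generated subobject of $X$. Its preimage in $H$
is the directed union of its finitely generated subobjects, so $Z$ is the directed union of their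
images and hence equals one of them: $Z=g_\infty(\varphi_{n+1})$ for some $n\ge0$. Then
$g_n(\varphi_{n+1})\ne0$, so $g_{n+1}(\varphi_{n+1})\supseteq Q_{i'}\oplus Q_{i''}$ with
$i'\ne i''$ in $I_{n+1}$. Hence $Z$ contains non-zero subobjects of the two different summands
$E_\infty^{(i')}$ and $E_\infty^{(i'')}$, and is not uniform. A uniform subobject of $X$ would contain
a non-zero finitely generated subobject, which would be uniform too. So $X$ is u-free.
\end{proof}

The hypothesis on uniserial objects is natural: a simple finitely presented $H$ is uniserial, and its
only non-zero quotient is itself, which is uniform. Countability is used in the list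
$\varphi_1,\varphi_2,\dots$. After infinitely many steps the summands $E_\infty^{(i)}$ are no longer
known to be hulls of finitely presented objects, so the procedure cannot simply be continued.

\begin{theorem}\label{thm:core}
Let $F$ be a countable field, $B=B_F$, and $\Lambda$ a finite-dimensional $F$-algebra. If there is an
exact $F$-linear functor $T:B\textup{-mod}\to\Lambda\textup{-mod}$ that reflects isomorphism, then
$\mathcal G(\Lambda)$ has a u-free object.
\end{theorem}

\begin{proof}
Let $\mathcal T$ and $L:\mathcal G(\Lambda)\to\mathcal G$ be as chosen before
Lemma~\ref{lem:nouniserial}, and put $H=LH_0$ with $H_0=\mathrm{Hom}_\Lambda(TB,-)$. Then $H$ is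
finitely presented. It is non-zero, as it has the non-zero subquotients $LQ$, $Q$ a box. As $F$ is
countable, there are countably many finite-dimensional $\Lambda$-modules $Y$ up to isomorphism, and
countably many morphisms $TB\to Y$ for each of them. So $H_0$ has countably many finitely generated
subobjects, and by Lemma~\ref{lem:localize}(c) so has $H$. By Lemma~\ref{lem:nouniserial} and
Proposition~\ref{prop:ufree}, $\mathcal G$ has a u-free object. By Lemma~\ref{lem:transport}, so has
$\mathcal G(\Lambda)$.
\end{proof}

\section{Arbitrary fields}\label{sec:fields}

\subsection*{Extension of scalars}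

\begin{lemma}\label{lem:extension}
Let $k/k_0$ be any field extension, $A_0$ a finite-dimensional $k_0$-algebra and
$A=A_0\otimes_{k_0}k$. If $\mathcal G(A_0)$ has a u-free object, so has $\mathcal G(A)$.
\end{lemma}

Let $\mathcal K$ be the category of $k_0$-linear functors $A_0\text{-mod}\to\mathrm{Mod}\,k$, that
is, of objects of $\mathcal G(A_0)$ with an action of $k$. We first show that an injective u-free
object $E$ of $\mathcal G(A_0)$ gives a u-free object $E\otimes_{k_0}k$ of $\mathcal K$. The
difficulty is that a $\mathcal K$-subobject $U$ of $E\otimes k$ need not come from a subobject of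
$E$. Suppose first that $U$ contains a functor $W\otimes\lambda$ with $0\ne W\subseteq E$ and
$\lambda\in k$ non-zero. As $E$ is u-free, $W$ contains a direct sum $W_1\oplus W_2$ of non-zero subobjects. As $E$
is injective, there is an endomorphism $e$ of $E$ that is $1$ on $W_1$ and $0$ on $W_2$. The kernels
of $e\otimes1$ and $1-e\otimes1$ on $U$ are both non-zero, since they contain $W_2\otimes\lambda$ and
$W_1\otimes\lambda$, and they intersect in $0$, so $U$ is not
uniform. In general we argue by minimality, and use the same endomorphisms to reduce the number of
scalars $\lambda$ that occur.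

\begin{proof}
\emph{Step 1: if $E\in\mathcal G(A_0)$ is injective and u-free, then $E\otimes_{k_0}k$ is u-free in
$\mathcal K$.} It is non-zero. Suppose it has a uniform $\mathcal K$-subobject. Consider triples
$(U,P,W)$ where $U\subseteq E\otimes k$ is a uniform $\mathcal K$-subobject, $P\subseteq k$ is a
finite-dimensional $k_0$-subspace, and $0\ne W\subseteq U\cap(E\otimes P)$ is a subobject in
$\mathcal G(A_0)$. They exist: a non-zero element of some $U(X)\subseteq E(X)\otimes k$ lies in
$E(X)\otimes P$ for some finite-dimensional $P$, and we let $W$ be the subfunctor that it generates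
in $\mathcal G(A_0)$. Choose a triple with $n=\dim P$ minimal; $n\ge1$. Let
$\lambda_1,\dots,\lambda_n$ be a basis of $P$, let $P'$ be the span of $\lambda_2,\dots,\lambda_n$,
and let $p_1:E\otimes P\to E$ be the coordinate of $\lambda_1$, so that
$\ker p_1=E\otimes P'$. By minimality $U'\cap(E\otimes P')=0$ for \emph{every} uniform
$\mathcal K$-subobject $U'$ of $E\otimes k$; for $n=1$ this is trivial, as $P'=0$.

In particular $p_1|_W$ is a monomorphism. So $p_1(W)\cong W$ is a non-zero subobject of $E$, hence
not uniform, and there are non-zero $W_1,W_2\subseteq W$ with $W_1\cap W_2=0$ and hence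
$p_1(W_1)\cap p_1(W_2)=0$. By injectivity of $E$ there is $e\in\mathrm{End}(E)$ that is the identity
on $p_1(W_1)$ and zero on $p_1(W_2)$. Put $e_k=e\otimes1\in\mathrm{End}_{\mathcal K}(E\otimes k)$.
It maps $E\otimes P$ to itself, and $p_1e_k=ep_1$ there. The kernels of $e_k|_U$ and $(1-e_k)|_U$
intersect in $0$, and $U$ is uniform in $\mathcal K$; so one of them is $0$.

If $e_k|_U$ is a monomorphism, then $U'=e_k(U)\cong U$ is uniform, and $W'=e_k(W_2)$ is a non-zero
subobject of $U'\cap(E\otimes P)$ with $p_1(W')=e\,p_1(W_2)=0$. If $(1-e_k)|_U$ is a monomorphism,
then $U'=(1-e_k)(U)\cong U$ is uniform, and $W'=(1-e_k)(W_1)$ is a non-zero subobject of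
$U'\cap(E\otimes P)$ with $p_1(W')=(1-e)p_1(W_1)=0$. In both cases
$0\neq W'\subseteq U'\cap(E\otimes P')$, a contradiction.

\emph{Step 2: from $\mathcal K$ to $\mathcal G(A)$.} For $X\in A_0\text{-mod}$ write
$X_k=X\otimes_{k_0}k$, and let $\mathcal X\subseteq A\text{-mod}$ be the full subcategory on the
objects $X_k$. We have $\mathrm{Hom}_A(X_k,Y_k)=\mathrm{Hom}_{A_0}(X,Y)\otimes_{k_0}k$, since
$\mathrm{Hom}_{A_0}(X,Y)$ is the kernel of a linear map between finite-dimensional spaces. So
$\mathcal X$ is equivalent to the category with the objects of $A_0\text{-mod}$ and morphism spaces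
$\mathrm{Hom}_{A_0}(X,Y)\otimes_{k_0}k$. A $k_0$-linear functor $A_0\text{-mod}\to\mathrm{Mod}\,k$
extends uniquely to a $k$-linear functor on the latter category. Hence $\mathcal K$ is equivalent to
the Grothendieck category $(\mathcal X,\mathrm{Mod}\,k)$ of $k$-linear functors. Restriction
$\mathrm{res}:\mathcal G(A)\to(\mathcal X,\mathrm{Mod}\,k)$ is exact, and
\[
(RZ)(Y)=\mathrm{Hom}\bigl(\mathrm{Hom}_A(Y,-)|_{\mathcal X},Z\bigr)
\]
defines a right adjoint: $\mathrm{Hom}(\Phi,RZ)\cong\mathrm{Hom}(\mathrm{res}\,\Phi,Z)$ holds for
representable $\Phi$ by Yoneda, and both sides turn colimits in $\Phi$ into limits. For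
$Y\in\mathcal X$, Yoneda gives $(RZ)(Y)\cong Z(Y)$. So the counit $\mathrm{res}\,R\to\mathrm{id}$ is
an isomorphism, and $R$ is fully faithful. Now apply Step~1 to the injective hull of a u-free object
of $\mathcal G(A_0)$, and then Lemma~\ref{lem:transport} to $\mathrm{res}$ and $R$.
\end{proof}

\subsection*{Descent to a countable field}

\begin{lemma}[Noether--Deuring]\label{lem:nd}
Let $k/k_0$ be a field extension and let $X,Y$ be finite-dimensional modules over a
finite-dimensional $k_0$-algebra. If $X_k\cong Y_k$, then $X\cong Y$.
\end{lemma}

\begin{proof}
We have $\dim X=\dim Y$. Let $h_1,\dots,h_r$ be a $k_0$-basis of $\mathrm{Hom}(X,Y)$; it is also a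
$k$-basis of $\mathrm{Hom}(X_k,Y_k)$. With respect to bases of $X$ and $Y$, the polynomial
$\det(\sum t_ih_i)\in k_0[t_1,\dots,t_r]$ is non-zero, because it does not vanish at some point of
$k^r$. So it does not vanish at some point of $K^r$ for a finite extension $K/k_0$: take $K=k_0$ if
$k_0$ is infinite and a sufficiently large finite extension if $k_0$ is finite. Hence $X_K\cong Y_K$.
Restricting scalars we get $X^{[K:k_0]}\cong Y^{[K:k_0]}$, and $X\cong Y$ by Krull--Schmidt.
\end{proof}

\begin{proof}[Proof of Theorem~B]
Choose a $k$-basis $a_1,\dots,a_s$ of $A$ and a left $B_k$-basis $m_1,\dots,m_d$ of $M$, and write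
$m_ia_j=\sum_lf_{ijl}m_l$ with $f_{ijl}\in B_k$. Let $k_0\subseteq k$ be the subfield generated by the
structure constants of $A$, the coordinates of $1_A$, and the coefficients of all $f_{ijl}$ in the
basis $1,x,x^2,y,y^2$ of $B_k$. It is finitely generated over the prime field, so it is countable.
Put $B=B_{k_0}\subseteq B_k$. Then $A_0=\sum k_0a_j$ is a $k_0$-algebra with
$A_0\otimes_{k_0}k=A$, and $M_0=\bigoplus Bm_i$ is a $B$-$A_0$-bimodule with
$M_0\otimes_{k_0}k=M$. For $X\in\text{mod-}B$ we have
$(X\otimes_BM_0)\otimes_{k_0}k\cong X_k\otimes_{B_k}M$.

If $X\otimes_BM_0\cong Y\otimes_BM_0$ for $X,Y\in\text{mod-}B$, then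
$X_k\otimes_{B_k}M\cong Y_k\otimes_{B_k}M$, so $X_k\cong Y_k$ by hypothesis, and $X\cong Y$ by
Lemma~\ref{lem:nd}. So $-\otimes_BM_0$ reflects isomorphism on finite-dimensional modules. It is
exact because $M_0$ is free over $B$, and it preserves finite dimension because $M_0$ is finitely
generated over $B$.

Let $D=\mathrm{Hom}_{k_0}(-,k_0)$ and
\[
T:B\text{-mod}\to A_0\text{-mod},\qquad T(Z)=D(DZ\otimes_BM_0).
\]
As $D$ is an exact duality between finite-dimensional left and right modules, $T$ is covariant,
$k_0$-linear and exact, and it reflects isomorphism. By Theorem~\ref{thm:core}, $\mathcal G(A_0)$ has a u-free object,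
and by Lemma~\ref{lem:extension} so has $\mathcal G(A)$. By Proposition~\ref{prop:criterion}, $A$ has
a superdecomposable pure-injective right module.

Left $A$-modules are right $A^{op}$-modules, and $A^{op}=A_0^{op}\otimes_{k_0}k$. Since $B$ is
commutative,
\[
-\otimes_BM_0:\ B\text{-mod}=\text{mod-}B\to\text{mod-}A_0=A_0^{op}\text{-mod}
\]
is an exact $k_0$-linear functor that reflects isomorphism. So the same three results, applied to this functor and to
$A_0^{op}$ and $A^{op}$, give superdecomposable pure-injective left $A$-modules.
\end{proof}

\begin{proof}[Proof of Theorem~A]
As shown in the introduction, a wild algebra satisfies the hypothesis of Theorem~B.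
\end{proof}

\section{Change of field}\label{sec:complements}

Proposition~\ref{prop:criterion} and Lemma~\ref{lem:extension} have the following consequence.

\begin{theoremC}
Let $A_0$ be a finite-dimensional $k_0$-algebra and $K/k_0$ a field extension. If $A_0$ has a
superdecomposable pure-injective right module, so has $A_0\otimes_{k_0}K$. If $K/k_0$ is finite
separable, the converse holds.
\end{theoremC}

\begin{proof}
By Proposition~\ref{prop:criterion} we may speak of u-free objects of $\mathcal G(A_0)$ and
$\mathcal G(A_K)$, where $A_K=A_0\otimes_{k_0}K$. The first assertion is then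
Lemma~\ref{lem:extension}.

Let $K/k_0$ be finite separable and let $\mathcal G(A_K)$ have a u-free object. Let $\mathcal K$ and
$\mathcal X$ be as in the proof of Lemma~\ref{lem:extension}, with
$k=K$. By separability the multiplication $K\otimes_{k_0}K\to K$ splits as a map of $K$-$K$-bimodules.
Tensoring over $K$ with $Y\in A_K\text{-mod}$ we see that $Y$ is a direct summand of
$K\otimes_{k_0}Y=(Y|_{A_0})_K\in\mathcal X$. So every object of $A_K\text{-mod}$ is a direct summand
of an object of $\mathcal X$. Hence restriction
$\mathcal G(A_K)\to(\mathcal X,\mathrm{Mod}\,K)\simeq\mathcal K$ is an equivalence, and $\mathcal K$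
has a u-free object $Z$. We claim that $Z$ is u-free as an object of $\mathcal G(A_0)$; this proves
the converse.

Suppose $U\subseteq Z$ is uniform in $\mathcal G(A_0)$. Let $\lambda_1,\dots,\lambda_n$ be a
$k_0$-basis of $K$; each $\lambda_i$ acts on $Z$ as an automorphism in $\mathcal G(A_0)$. Choose
$I\subseteq\{1,\dots,n\}$ maximal such that the sum $D=\sum_{i\in I}\lambda_iU$ is direct. For
$j\notin I$ we have $\lambda_jU\cap D\ne0$, so $\lambda_j^{-1}(\lambda_jU\cap D)$ is a non-zero
subobject of $U$. As $U$ is uniform, the intersection $U''\subseteq U$ of these finitely many
subobjects is non-zero ($U''=U$ if there are none). Then $\lambda_jU''\subseteq D$ for all $j$, so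
$KU''=\sum_j\lambda_jU''$ is a non-zero $\mathcal K$-subobject of $Z$ contained in $D$. A direct sum
of finitely many, say $d$, uniform objects contains no direct sum of $d+1$ non-zero subobjects. As $D$ is such
a sum, $KU''$ contains no infinite direct sum of non-zero subobjects in $\mathcal G(A_0)$, and a
fortiori none in $\mathcal K$. But a u-free object of $\mathcal K$ contains an infinite direct sum of
non-zero subobjects: it contains a direct sum of two non-zero subobjects, the second of these contains
again such a sum, and so on. So $KU''$ is not u-free and contains a uniform $\mathcal K$-subobject. This contradicts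
u-freeness of $Z$ in $\mathcal K$.
\end{proof}

\begin{thebibliography}{9}
\bibitem{GJ} Gruson and Jensen, LNM \textbf{867} (1981), 234--294.
\end{thebibliography}

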